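# Two unconditional bases of one space whose sums have very different lengths

## 1. The guess that the ratio is bounded, tested on small and Hilbertian spaces

Take an $n$-dimensional Banach space $X$. A basis $(x_i)_{i=1}^n$ of $X$ is *normalized* if $\|x_i\|=1$ for all $i$, and *$K$-unconditional* if
$$\Big\|\sum_{i=1}^n\epsilon_ia_ix_i\Big\|\le K\Big\|\sum_{i=1}^na_ix_i\Big\|$$
for all scalars $a_i$ and all signs $\epsilon_i=\pm1$. Suppose that $X$ has two normalized $K$-unconditional bases $(x_i)$ and $(y_i)$. Each has a "diagonal" vector, $\sum x_i$ and $\sum y_i$. Must the two diagonals have comparable length? Precisely: if $K$ is fixed and $n\to\infty$, can there be spaces $X_n$ with $\dim X_n=n$ and two such bases for which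
$$\lim_{n\to\infty}\Big\|\sum_{i=1}^nx_i^{(n)}\Big\|\Big/\Big\|\sum_{i=1}^ny_i^{(n)}\Big\|=0\ ?$$

The natural first guess is *no*: the ratio should be controlled by $K$ alone. Support for the guess comes from a known result, which we quote only for orientation: the ratio is bounded above, and bounded away from zero, by constants depending only on $K$ and on the type 2 constant of $X$, that is, the least $T$ with $\mathbb E\|\sum\epsilon_iv_i\|^2\le T^2\sum\|v_i\|^2$ for all finite families $(v_i)$. Here and below $\epsilon_i$ under an expectation are independent uniform signs. The space $\ell_1^n$ has large type 2 constant (with $v_i=e_i$ the left side is $n^2$ and the sum on the right is $n$), so this result leaves many spaces open. Let us test the guess by hand.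

**Small dimension.** Since $x_1=\frac12\big[\sum_ix_i+(x_1-\sum_{i\ge2}x_i)\big]$, we get $1\le\frac{1+K}{2}\|\sum x_i\|$. With the triangle inequality,
$$\frac{2}{1+K}\le\Big\|\sum_{i=1}^nx_i\Big\|\le n. \tag{1}$$
So the ratio is at least $\frac{2}{(1+K)n}$, and nothing can happen in bounded dimension. For $n=2$, $K=1$ the bound is $\frac12$, and it is attained. In $\ell_1^2$ take $y_1=e_1$, $y_2=e_2$ and $x_{1,2}=\frac12(e_1\pm e_2)$. Then
$$\Big\|\tfrac\alpha2(e_1+e_2)+\tfrac\beta2(e_1-e_2)\Big\|_1=\tfrac12\big(|\alpha+\beta|+|\alpha-\beta|\big)=\max(|\alpha|,|\beta|)$$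
for real $\alpha,\beta$, so both bases are normalized and $1$-unconditional, while $\|y_1+y_2\|=2$ and $\|x_1+x_2\|=\|e_1\|=1$. One would like to amplify this factor $\frac12$. Putting $m$ copies of the plane in an $\ell_\infty$-sum gives diagonals of norms $1$ and $2$; an $\ell_1$-sum gives $m$ and $2m$. The ratio stays at $\frac12$.

**Hilbert space.** In $\ell_2^n$ the parallelogram law gives $\mathbb E\|\sum\epsilon_ix_i\|^2=\sum\|x_i\|^2=n$. Unconditionality says that $\|\sum\epsilon_ix_i\|$ and $\|\sum x_i\|$ differ at most by the factor $K$, so $K^{-1}\sqrt n\le\|\sum x_i\|\le K\sqrt n$, and the ratio lies in $[K^{-2},K^2]$. More generally, let $d(X,\ell_2^n)=\inf\|T\|\,\|T^{-1}\|$ be the Banach–Mazur distance, the infimum being over isomorphisms $T:X\to\ell_2^n$; it is attained by compactness. With $d=d(X,\ell_2^n)$ and $|Tv|\le\|v\|\le d|Tv|$, the same computation gives $\frac{\sqrt n}{Kd}\le\|\sum x_i\|\le Kd\sqrt n$, so the ratio is at least $1/(K^2d^2)$. A counterexample must move away from Hilbert space.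

## 2. Three theorems: $K=1$ against $K>1$

The guess is right for $K=1$ and real scalars, and wrong for every $K>1$.

**Definition (symmetric basis).** A basis $(x_i)$ is *$K$-symmetric* if $\|\sum\epsilon_ia_ix_{\pi(i)}\|\le K\|\sum a_ix_i\|$ for all scalars $a_i$, all unimodular $\epsilon_i$ and all permutations $\pi$.

This implies $K$-unconditional. The unit vectors of $\ell_p^n$ are $1$-symmetric. The unit vectors of $\ell_1^2\oplus_\infty\mathbb R$ are $1$-unconditional but not $1$-symmetric, since $\|e_1+e_2\|=2$ and $\|e_1+e_3\|=1$.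

**Definition (cotype 2).** $C_2(X)$ is the least $C$ with $\big(\sum\|v_i\|^2\big)^{1/2}\le C\big(\mathbb E\|\sum\epsilon_iv_i\|^2\big)^{1/2}$ for all finite families $(v_i)$ in $X$.

For example, $C_2(\ell_\infty^n)\ge\sqrt n$, by taking $v_i=e_i$. We always have $C_2(X)\le d(X,\ell_2^n)$: with $T$ as above, $\sum\|v_i\|^2\le d^2\sum|Tv_i|^2=d^2\,\mathbb E|\sum\epsilon_iTv_i|^2\le d^2\,\mathbb E\|\sum\epsilon_iv_i\|^2$.

Scalars are real or complex in Theorem 1, and real in Theorems 2 and 3.

**Theorem 1.** Let $K>1$.

(a) For every $L\in\mathbb N$ and all sufficiently large $M$ (depending on $L,K$) there is a space $X$ of dimension $N=2^{M-1}$ with a normalized $1$-symmetric basis $(y_j)$ and a normalized $K$-symmetric basis $(x_i)$ such that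
$$\Big\|\sum x_i\Big\|\Big/\Big\|\sum y_j\Big\|\le\sqrt2\,K^{(3-L)/2},\qquad d(X,\ell_2^N)\le K^{L/2}.$$
In particular the ratio is at most $\sqrt2K^{3/2}/d(X,\ell_2^N)$.

(b) There are spaces $X_n$, $\dim X_n=n$ (for all $n$), with normalized bases $(y_i^{(n)})$, $1$-unconditional, and $(x_i^{(n)})$, $K$-unconditional, with $\lim_n\|\sum x_i^{(n)}\|/\|\sum y_i^{(n)}\|=0$. One can achieve ratio at most $\exp(-c_K\log\log n/\log\log\log n)$ for large $n$.

**Theorem 2.** If $(x_i),(y_j)$ are normalized $K$-unconditional bases of a real $n$-dimensional $X$, then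
$$\Big\|\sum x_i\Big\|\Big/\Big\|\sum y_j\Big\|\ge\frac1{\sqrt2K^4C_2(X)}\ge\frac1{\sqrt2K^4d(X,\ell_2^n)}.$$

**Theorem 3.** If both bases are normalized and $1$-unconditional (real scalars), then $\frac12\le\|\sum x_i\|/\|\sum y_j\|\le2$. Both constants are attained for every $n\ge2$.

So the answer to the question is yes. By Theorem 2 the order $1/d(X,\ell_2^n)$ in Theorem 1(a) is optimal for fixed $K>1$, and by Theorem 3 the condition $K>1$ cannot be relaxed. We use one textbook inequality, Khintchine's, with Szarek's constant (Studia Math. 58 (1976)): for real $t_i$,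
$$\mathbb E\Big|\sum_i\epsilon_it_i\Big|\ge2^{-1/2}\Big(\sum_it_i^2\Big)^{1/2}. \tag{2}$$

## 3. Expanding one basis in the other: cotype 2

A sensible person who believes the guess expands one basis in the other and averages over signs. This proves Theorem 2, and it shows exactly what a counterexample has to do.

**Step 1: domination.** The purpose is to compare coefficients coordinatewise. Let $(y_j)$ be $K$-unconditional over $\mathbb R$ and let $|\alpha_j|\le|\beta_j|$ for all $j$. Then $\|\sum\alpha_jy_j\|\le K\|\sum\beta_jy_j\|$. Indeed $\alpha_j=\tau_j\beta_j$ with $\tau\in[-1,1]^n$, the vector $\tau$ is a convex combination of sign vectors, and each sign change costs at most $K$.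

**Step 2: the ratio is controlled by column norms.** Write $x_i=\sum_ja_{ij}y_j$ and $c_j=(\sum_ia_{ij}^2)^{1/2}$. We claim
$$\Big\|\sum_ix_i\Big\|\ge\frac{\min_jc_j}{\sqrt2\,K^3}\Big\|\sum_jy_j\Big\|. \tag{3}$$
For every choice of signs $\|\sum x_i\|\ge K^{-1}\|\sum\epsilon_ix_i\|$; take expectations and expand:
$$\Big\|\sum_i x_i\Big\|\ge\frac1K\,\mathbb E\Big\|\sum_j\Big(\sum_i\epsilon_ia_{ij}\Big)y_j\Big\|.$$
Replacing the coefficients by their absolute values costs a factor $K$, and then $\mathbb E\|\cdot\|\ge\|\mathbb E\,\cdot\|$ gives the lower bound $K^{-2}\big\|\sum_j\mathbb E|\sum_i\epsilon_ia_{ij}|\,y_j\big\|$. By (2) each coefficient is at least $c_j/\sqrt2\ge\min_lc_l/\sqrt2$, and a last use of domination, for one more factor $K$, gives (3).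

**Step 3: cotype bounds the columns from below.** Write also $y_j=\sum_ib_{ji}x_i$. Comparing the coefficient of $y_j$ on both sides of $y_j=\sum_ib_{ji}\sum_la_{il}y_l$ gives $\sum_ib_{ji}a_{ij}=1$, so by Cauchy–Schwarz $c_j\big(\sum_ib_{ji}^2\big)^{1/2}\ge1$. For all signs $\|\sum_i\epsilon_ib_{ji}x_i\|\le K\|y_j\|=K$, so cotype 2 applied to the vectors $b_{ji}x_i$, of norms $|b_{ji}|$, gives $(\sum_ib_{ji}^2)^{1/2}\le KC_2(X)$. Hence $c_j\ge1/(KC_2(X))$, and (3) yields the first inequality of Theorem 2. The second is $C_2(X)\le d(X,\ell_2^n)$. This proves Theorem 2. $\blacksquare$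

For instance $C_2(\ell_1^n)\le\sqrt2$, since by (2) and the triangle inequality in $\ell_2$
$$\mathbb E\Big\|\sum_i\epsilon_iv_i\Big\|_1\ge2^{-1/2}\sum_l\Big(\sum_iv_i(l)^2\Big)^{1/2}\ge2^{-1/2}\Big(\sum_i\|v_i\|_1^2\Big)^{1/2}.$$
So in $\ell_1^n$ the ratio is at least $1/(2K^4)$ and, exchanging the bases, at most $2K^4$.

The argument stops at one point only: in a general space nothing in Step 3 keeps $\min_jc_j$ away from $0$. Before exploiting that, we see that for $K=1$ geometry supplies the missing bound.

## 4. Reflections and planar rotations: the case $K=1$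

**Step 1: an invariant inner product.** This makes both bases orthogonal at once. Let $K=1$ and the scalars be real. The isometry group of $X$ is compact, so averaging any inner product over it (Haar measure) gives an inner product $\langle\cdot,\cdot\rangle$, with norm $|\cdot|$, invariant under all isometries. The map $S_j$ that changes the sign of the $y_j$-coordinate and the map $R_i$ that changes the sign of the $x_i$-coordinate are isometries of $X$. For $l\ne j$, $\langle y_j,y_l\rangle=\langle S_jy_j,S_jy_l\rangle=-\langle y_j,y_l\rangle$, so the $y_j$ are orthogonal; likewise the $x_i$. Thus $S_j$ and $R_i$ are the orthogonal reflections in $y_j^\perp$ and $x_i^\perp$.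

**Step 2: the columns in terms of angles.** Let $\theta_{ij}\in[0,\pi/2]$ be the angle between the lines $\mathbb Rx_i$ and $\mathbb Ry_j$. By orthogonality of the $y_j$, $a_{ij}=\langle x_i,y_j\rangle/|y_j|^2$, and since the $x_i/|x_i|$ form an orthonormal basis,
$$c_j^2=\sum_i\cos^2\theta_{ij}\,\frac{|x_i|^2}{|y_j|^2},\qquad\sum_i\cos^2\theta_{ij}=1.$$
So we need a lower bound for $|x_i|/|y_j|$ whenever $\cos\theta_{ij}\ne0$.

**Step 3: if $\cos\theta_{ij}\ne0$ then $|x_i|\ge|y_j|/\sqrt2$.** If $x_i,y_j$ are parallel, then $x_i=\pm y_j$, as both have norm $1$. Otherwise $0<\theta_{ij}<\pi/2$. On the plane $P=\operatorname{span}(x_i,y_j)$ the isometry $\rho=R_iS_j$, a product of two reflections, is a rotation by $\pm2\theta_{ij}$ with $2\theta_{ij}\in(0,\pi)$; so $\rho\ne\pm I$ on $P$. Also $-I$ is an isometry of $X$. The group of rotations of $P$ generated by $\rho$ and $-I$ is either dense in $SO(2)$ or finite cyclic. In the cyclic case its order $m$ is even because it contains $-I$, and $m>2$ because it contains $\rho\neq\pm I$; so $m\ge4$. The group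 acts by isometries, so the unit ball of $X$, which is closed, contains the closed convex hull of the orbit of $y_j$. In the dense case this hull is the disc of radius $|y_j|$. In the cyclic case it is a regular $m$-gon with circumradius $|y_j|$, which contains the disc of radius $|y_j|\cos(\pi/m)\ge|y_j|/\sqrt2$. If $|x_i|<|y_j|/\sqrt2$, then $tx_i$ is in this disc for some $t>1$, so $\|tx_i\|\le1$, contradicting $\|x_i\|=1$.

**Step 4: conclusion.** By Steps 2 and 3, $c_j^2\ge\frac12\sum_i\cos^2\theta_{ij}=\frac12$. Then (3) with $K=1$ gives $\|\sum x_i\|\ge\frac1{\sqrt2}\cdot\frac1{\sqrt2}\|\sum y_j\|$. Exchanging the bases gives the upper bound $2$.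

**Step 5: the constants are attained.** In $\ell_1^2\oplus_\infty\ell_\infty^{n-2}$ let $y$ be the unit vectors, and let $x$ consist of $\frac12(e_1\pm e_2)$ and the unit vectors of $\ell_\infty^{n-2}$. By the computation in Section 1 both bases are normalized and $1$-unconditional, with $\|\sum y\|=2$ and $\|\sum x\|=1$. The ratio is $\frac12$, and $2$ with the roles exchanged. This proves Theorem 3. $\blacksquare$

## 5. Small columns from one orthogonal matrix and two invariant norms

Now let $K>1$. By (3) we need small column norms. Suppose that the matrix connecting the bases is a multiple of an orthogonal one. Let $E$ and $O$ be two index sets of size $N$, let $\ell(E),\ell(O)$ be the spaces of scalar functions on them with unit vectors $e_v$, and let $U:\ell(E)\to\ell(O)$ be a real orthogonal matrix. Put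
$$y_j=e_j\ (j\in E),\qquad u_i=U^Te_i\ (i\in O),\qquad x_i=u_i/\nu .$$
Then $a_{ij}=U_{ij}/\nu$ and $c_j=1/\nu$. So we want a norm on $\ell(E)$ in which every $e_j$ has length $1$, every $u_i$ has large length $\nu$, and both $(e_j)$ and $(u_i)$ are unconditional. We describe the norm twice: by $\|\cdot\|_E$ on $\ell(E)$, fully symmetric in the $e_j$, and by $\|\cdot\|_O$ on $\ell(O)$, fully symmetric in the $e_i$, where $U$ carries one to the other up to a constant $C$. In $\|\cdot\|_E$ single unit vectors are short, and in $\|\cdot\|_O$ they must be long.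

Let $C=\sqrt K>1$. Let $G_E,G_O$ be the compact groups generated by permutation matrices and diagonal unimodular matrices on $\ell(E),\ell(O)$, and $B_2^E,B_2^O$ the Euclidean unit balls. Suppose that $V_E,V_O$ are invariant convex unit balls with $e_j\in V_E$, $UV_E\subset CV_O$ and $U^TV_O\subset CV_E$. Then $V_E$ contains the unit ball $W_0$ of $\ell_1(E)$. Hence $V_O\supset C^{-1}UW_0$, and by invariance and convexity $V_O\supset C^{-1}\operatorname{conv}(G_OUW_0)$. Continuing back and forth, we see that the following bodies are forced.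

**Definition (the bodies $W_k$).** Let $W_0$ be the unit ball of $\ell_1(E)$ and
$$W_{k+1}=\operatorname{conv}(G_O\,UW_k)\subset\ell(O)\ (k\text{ even}),\qquad W_{k+1}=\operatorname{conv}(G_E\,U^TW_k)\subset\ell(E)\ (k\text{ odd}).$$

By induction, each $W_k$ is compact and convex, invariant under $G_E$ ($k$ even) or $G_O$ ($k$ odd), and contained in the Euclidean unit ball, since $U$ is orthogonal. The sets $C^{-k}W_k$ must lie in $V_E$ ($k$ even) or $V_O$ ($k$ odd). We take just these, stop at $k=L$, and cover everything later by a small Euclidean ball: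
$$V_E=\operatorname{conv}\Big(C^{-L}B_2^E\cup\bigcup_{k<L,\ k\text{ even}}C^{-k}W_k\Big),\qquad V_O=\operatorname{conv}\Big(C^{-L}B_2^O\cup\bigcup_{k<L,\ k\text{ odd}}C^{-k}W_k\Big).$$
These are compact, convex, invariant, and contain a Euclidean ball, so they are unit balls of norms $\|\cdot\|_E,\|\cdot\|_O$ invariant under $G_E,G_O$. Both norms are *solid*: if $|g|\le|h|$ coordinatewise then $\|g\|\le\|h\|$. Indeed $g=\tau h$ with $|\tau_i|\le1$; each $\tau_i$ is an average of two unimodular scalars, so the diagonal matrix of $\tau$ is a convex combination of unimodular diagonal matrices, each of which preserves the norm.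

**Lemma 1.** Let $L\ge1$.

(i) $C^{-1}\|g\|_O\le\|U^Tg\|_E\le C\|g\|_O$ for all $g\in\ell(O)$.

(ii) For $X=(\ell(E),\|\cdot\|_E)$ we have $d(X,\ell_2^N)\le C^L=K^{L/2}$, and $y_j=e_j$ $(j\in E)$ is a normalized $1$-symmetric basis. The vectors $u_i=U^Te_i$ form a $K$-symmetric basis.

(iii) Suppose that
$$\|g\|_\infty\le C^{-L}\quad\text{for all }g\in V_O, \tag{4}$$
and that $\|u_i\|_E=\nu$ for all $i$. Then $x_i=u_i/\nu$ is a normalized $K$-symmetric basis of $X$ and $\|\sum x_i\|_E/\|\sum y_j\|_E\le\sqrt2\,K^{(3-L)/2}$.

*Proof of (i).* This is the transfer between the two descriptions. We show $UV_E\subset CV_O$ on the generating sets. For even $k<L$, $U(C^{-k}W_k)\subset C\cdot C^{-(k+1)}W_{k+1}$. If $k+1<L$ this lies in $CV_O$. If $k+1=L$, it lies in $C\cdot C^{-L}B_2^O\subset CV_O$. Finally $U(C^{-L}B_2^E)=C^{-L}B_2^O\subset CV_O$. The inclusion $U^TV_O\subset CV_E$ is proved in the same way, with odd $k$. The first inclusion says $\|Uf\|_O\le C\|f\|_E$, which with $f=U^Tg$ is the left inequality; the second is the right one.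

*Proof of (ii).* Since $C^{-L}B_2^E\subset V_E\subset B_2^E$, the identity gives $d(X,\ell_2^N)\le C^L$. From $e_j\in W_0\subset V_E\subset B_2^E$ we get $\|e_j\|_E\le1$ and $\|e_j\|_E\ge|e_j|_2=1$. The basis is $1$-symmetric because $\|\cdot\|_E$ is $G_E$-invariant. For $(u_i)$, by (i) twice and the invariance of $\|\cdot\|_O$,
$$\Big\|\sum\epsilon_ia_iu_{\pi(i)}\Big\|_E\le C\Big\|\sum\epsilon_ia_ie_{\pi(i)}\Big\|_O=C\Big\|\sum a_ie_i\Big\|_O\le C^2\Big\|\sum a_iu_i\Big\|_E .$$

*Proof of (iii).* Dividing all $u_i$ by the same $\nu$ keeps the basis $K$-symmetric. By (4), $\|e_i\|_O\ge C^L$, so $\nu=\|U^Te_i\|_E\ge C^{L-1}$ by (i). Let $1_E,1_O$ be the constant functions. Then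
$$\Big\|\sum x_i\Big\|_E=\nu^{-1}\|U^T1_O\|_E\le C^{1-L}\cdot C\,\|1_O\|_O .$$
For $\sum y_j$ we repeat the sign averaging of Section 3. Let $\epsilon=(\epsilon_j)_{j\in E}$ be random signs. The rows of $U$ are real unit vectors, so $\mathbb E|U\epsilon|\ge2^{-1/2}1_O$ coordinatewise by (2). By invariance of $\|\cdot\|_E$, (i), invariance and convexity of $\|\cdot\|_O$, and solidity,
$$\Big\|\sum y_j\Big\|_E=\mathbb E\|\epsilon\|_E\ge C^{-1}\mathbb E\|U\epsilon\|_O\ge C^{-1}\big\|\mathbb E|U\epsilon|\big\|_O\ge2^{-1/2}C^{-1}\|1_O\|_O .$$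
Dividing, the ratio is at most $\sqrt2\,C^{3-L}=\sqrt2\,K^{(3-L)/2}$. $\square$

Everything now rests on (4). The ball $C^{-L}B_2^O$ satisfies it trivially, so we need an orthogonal $U$ for which *no vector of $W_k$, $k<L$ odd, has a large coordinate*. The process starts with spikes $e_j$ in $\ell(E)$; after an odd number of steps, with arbitrary permutations, phases and convex combinations allowed in between, it must never produce a spike in $\ell(O)$.

## 6. A Hadamard matrix returns to a spike in three steps

The first matrix one would try is as flat as possible: $U=N^{-1/2}(\pm1)$, a normalized Hadamard matrix. It spreads a spike completely, so $W_1$ has sup-norm $N^{-1/2}$. But it fails at $W_3$.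

Fix $i\in O$ and write $U^Te_i=N^{-1/2}r$ with $r\in\{\pm1\}^E$. Let $\eta\in\{\pm1\}^E$, let $D$ be the diagonal matrix with entries $\eta_jr_j$, so that $DU^Te_i=N^{-1/2}\eta$, and let $\omega\in\{\pm1\}^O$ be a sign vector with $\langle\omega,U\eta\rangle=\|U\eta\|_1$. Now $W_1$ contains $w_1=N^{-1/2}\omega$, because each $Ue_j$ is $N^{-1/2}$ times a sign vector and signs may be changed freely. So $w_2=DU^Tw_1\in W_2$ and $w_3=Uw_2\in W_3$, and
$$\langle w_3,e_i\rangle=\langle U^Tw_1,DU^Te_i\rangle=N^{-1}\langle\omega,U\eta\rangle=N^{-1}\|U\eta\|_1 .$$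
By (2), for random $\eta$ each coordinate of $U\eta$ has mean absolute value at least $2^{-1/2}$, so some $\eta$ gives $\langle w_3,e_i\rangle\ge2^{-1/2}$. Averaging over sign changes of the other coordinates and using convexity, $2^{-1/2}e_i\in W_3$. Hence $\|e_i\|_O\le\sqrt2\,C^3$ for $L>3$, while for $L\le3$ trivially $\|e_i\|_O\le C^L\le C^3$. So $\|u_i\|_E\le\sqrt2\,C^4=\sqrt2K^2$ whatever $L$ is. With $x_i=u_i/\|u_i\|_E$, which is still $K$-unconditional, the column norms satisfy $c_j\ge1/(\sqrt2K^2)$, and (3) bounds the ratio below by $1/(2K^5)$ for real scalars.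

The reason is visible. With a flat matrix there are only two degrees of spreading, "spike" and "flat". A flat vector with the wrong signs is mapped to another flat vector, and the parity of the number of steps is lost. The remedy is a *sparse* matrix, with $M\ll N$ nonzero entries in each row: one step should spread $M^s$ equal entries over about $M^{s+1}$ places, or gather them into about $M^{s-1}$ places, and do nothing in between. Then the exponent $s$ changes by $\pm1$ at each step, and after an odd number of steps it is odd, hence not $0$. To forbid anything else we need a graph without dense small subgraphs that carries an orthogonal sign pattern. The hypercube is such a graph.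

## 7. A signed hypercube as an orthogonal matrix

**Step 1: the matrix.** We sign the edges of the cube so that its adjacency matrix becomes a multiple of an orthogonal matrix. Let $Q_M=\{0,1\}^M$ be the hypercube graph, $E$ and $O$ its vertices of even and odd weight, $N=|E|=|O|=2^{M-1}$, and $\mathbf b_k$ the $k$-th unit vector of $\mathbb F_2^M$. On functions on $Q_M$ put
$$\gamma_ke_v=(-1)^{v_1+\dots+v_{k-1}}e_{v+\mathbf b_k},\qquad\Gamma=\sum_{k=1}^M\gamma_k .$$
The sign does not involve $v_k$, so it depends only on the edge $\{v,v+\mathbf b_k\}$. Hence $\Gamma$ is a real symmetric matrix, a signed adjacency matrix of $Q_M$, and $\gamma_k^2=I$. For $k<l$, applying $\gamma_k$ first flips $v_k$, which enters the sign of $\gamma_l$; applying $\gamma_l$ first does not affect the sign of $\gamma_k$. So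
$$\gamma_l\gamma_ke_v=(-1)^{v_1+\dots+v_{k-1}}(-1)^{v_1+\dots+v_{l-1}+1}e_{v+\mathbf b_k+\mathbf b_l}=-\gamma_k\gamma_le_v .$$
The mixed terms of $\Gamma^2$ cancel and $\Gamma^2=MI$. Since $\Gamma$ exchanges $\ell(E)$ and $\ell(O)$, let $H:\ell(E)\to\ell(O)$ be its restriction; then $H^T=\Gamma|_{\ell(O)}$ and $H^TH=HH^T=MI$. So
$$U=M^{-1/2}H$$
is real orthogonal, and $H$ has entries $0,\pm1$ with exactly $M$ nonzero entries in each row and column.

For $M=3$, with columns indexed by $000,110,101,011$ and rows by $100,010,001,111$,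
$$H=\begin{pmatrix}1&-1&-1&0\\1&1&0&-1\\1&0&1&1\\0&1&-1&1\end{pmatrix},$$
and one sees directly that the columns are orthogonal with squared length $3$.

**Step 2: all $u_i$ have the same norm.** Lemma 1(iii) asks for this. Let $\delta_ke_v=(-1)^{v_{k+1}+\dots+v_M}e_{v+\mathbf b_k}$. Then $\delta_k\gamma_l=\gamma_l\delta_k$ for all $k,l$. Both sides send $e_v$ to $\pm e_{v+\mathbf b_k+\mathbf b_l}$. On the left, $\gamma_l$ acts first, and flipping $v_l$ adds $1$ to the sign exponent $v_{k+1}+\dots+v_M$ of $\delta_k$ exactly when $l>k$. On the right, $\delta_k$ acts first, and flipping $v_k$ adds $1$ to the exponent $v_1+\dots+v_{l-1}$ of $\gamma_l$ exactly when $k<l$. These are the same condition, so both sides carry the exponent $v_1+\dots+v_{l-1}+v_{k+1}+\dots+v_M$, plus $1$ if $k<l$.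

Hence each $\pi=\delta_k\delta_m$ commutes with $\Gamma$ and preserves $\ell(E)$ and $\ell(O)$, so $U^T\pi e_i=\pi U^Te_i$ for $i\in O$. It is a signed permutation, so it acts on $\ell(E)$ as an element of $G_E$ and is an isometry of $X$. Up to sign it moves $e_i$ to $e_{i+\mathbf b_k+\mathbf b_m}$, and any two vertices of $O$ differ by a sum of vectors $\mathbf b_k+\mathbf b_m$. Therefore $\|u_i\|_E=:\nu$ is the same for all $i\in O$.

## 8. Few edges inside small sets, and the scale $D_s$

It remains to prove (4) for this $U$.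

**Proposition 2.** For $k$ odd, $k<L$, and $c=1+L\log_2M$: $\ \sup_{g\in W_k}\|g\|_\infty\le k(2c)^kM^{-1/2}$.

**Lemma A.** A set $S$ of $v\ge1$ vertices of $Q_M$ spans at most $\frac12v\log_2v$ edges.

A subcube of dimension $d$ has $v=2^d$ vertices and $d2^{d-1}=\frac12v\log_2v$ edges, so equality can occur.

*Proof.* We induct on $v$; for $v=1$ there are no edges. For $v\ge2$ split $S$ along a coordinate on which it is not constant, into parts of sizes $a\ge b\ge1$. An edge between the parts flips this coordinate, so each vertex of the smaller part is on at most one such edge; there are at most $b$ of them. By induction $S$ spans at most $\frac12a\log_2a+\frac12b\log_2b+b$ edges. So it suffices that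
$$h(b)=\tfrac12\big[(a+b)\log_2(a+b)-a\log_2a-b\log_2b\big]-b\ge0\qquad(0\le b\le a).$$
Here $h(0)=0$, $h(a)=\frac12[2a\log_2(2a)-2a\log_2a]-a=0$, and $h''(b)=\frac1{2\ln2}\big[\frac1{a+b}-\frac1b\big]\le0$ on $(0,a]$. So $h$ is concave on $[0,a]$ and vanishes at both ends, hence $h\ge0$. $\square$

**Definition (the scale $D_s$).** For an integer $s\ge0$ let $D_s=\{f:\|f\|_1\le M^{s/2},\ \|f\|_\infty\le M^{-s/2}\}$, in $\ell(E)$ for $s$ even and in $\ell(O)$ for $s$ odd.

The typical element of $D_s$ has $M^s$ entries of size $M^{-s/2}$; $D_0$ is the $\ell_1$-ball, so $D_0=W_0$. Each $D_s$ is convex and invariant under $G_E$ or $G_O$. For an example of how $U$ acts, let $A\subset O$ be the set of the $M$ neighbors of a vertex $v\in E$, and let $f=M^{-1/2}\omega1_A\in D_1$ with signs $\omega$. Then $U^Tf=M^{-1}H^T(\omega1_A)$. At $v$ this has absolute value at most $1$, with equality if $\omega$ fits the signs of $H$. At each of the $\binom M2$ vertices at distance two from $v$, which have two neighbors in $A$, it has absolute value at most $2/M$. So $U^Tf\in D_0+2D_2$: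 a gathered part and a spread part. The next lemma says that this is the general picture, up to logarithms.

**Lemma B.** Write $\tilde U$ for $U$ or $U^T$ as appropriate. Then $\tilde UD_0\subset D_1$, and $\tilde UD_s\subset c\,(D_{s+1}+D_{s-1})$ for $1\le s\le L$.

*Proof.* The columns of $\tilde U$ have $M$ nonzero entries $\pm M^{-1/2}$. So for $f\in D_0$, $\|\tilde Uf\|_1\le\sum_j|f_j|\cdot M^{1/2}\le M^{1/2}$ and $\|\tilde Uf\|_\infty\le\sum_j|f_j|M^{-1/2}\le M^{-1/2}$. This is the first statement.

**Step 1: reduction to sets.** Let $1\le s\le L$, $f\in D_s$, $u=M^s$ and $f'=M^{s/2}f$; then $|f'|\le1$ and $\|f'\|_1\le u$. The vertices of the polytope $\{0\le t_j\le1,\ \sum t_j\le u\}$ are $0/1$ vectors. Indeed, take a point with a fractional coordinate. If $\sum t_j<u$, that coordinate can be moved both ways. If $\sum t_j=u$, then, as $u$ is an integer, there are at least two fractional coordinates, and these can be moved oppositely. Either way the point is not a vertex. Hence $|f'|$ is a convex combination of indicators $1_A$ with $|A|\le u$. Multiplying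 by a function $\omega$ with $|\omega|=1$ and $f'=\omega|f'|$, we see that $f'$ is a convex combination of vectors $\omega1_A$. The right-hand side of the lemma is convex and contains $0$, so we may assume $f'=\omega1_A$ with $a=|A|\in[1,u]$.

**Step 2: few places receive a lot.** Write $\tilde H=M^{1/2}\tilde U$. Then $|\tilde Hf'(i)|$ is at most the number of neighbors of $i$ in $A$. Let
$$B=\{i:|\tilde Hf'(i)|>\log_2(2u)\},$$
a set of vertices of parity opposite to $A$. Suppose $|B|\ge a$, and choose $B'\subset B$ with $|B'|=a$. Every vertex of $B'$ has more than $\log_2(2u)$ neighbors in $A$, so the $2a$ vertices of $A\cup B'$ span more than $a\log_2(2u)\ge\frac12(2a)\log_2(2a)$ edges, contradicting Lemma A. So $|B|<a$. Counting the edges between $A$ and $B$ by Lemma A,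
$$\sum_{i\in B}|\tilde Hf'(i)|\le\tfrac12(2a)\log_2(2a)\le u\log_2(2u).$$

**Step 3: splitting.** Put $g_1=1_{B^c}\tilde Hf'$ and $g_2=1_B\tilde Hf'$. Since $\log_2(2u)=1+s\log_2M\le c$,
$$\|g_1\|_\infty\le c,\qquad\|g_1\|_1\le Ma\le M^{s+1},\qquad\|g_2\|_1\le cM^s,\qquad\|g_2\|_\infty\le M .$$
Now $\tilde Uf=M^{-1/2}\tilde H(M^{-s/2}f')=M^{-(s+1)/2}(g_1+g_2)$. The first vector $M^{-(s+1)/2}g_1$ has sup-norm at most $cM^{-(s+1)/2}$ and $\ell_1$-norm at most $M^{(s+1)/2}$, so it is in $cD_{s+1}$ (note $c\ge1$). The second vector $M^{-(s+1)/2}g_2$ has sup-norm at most $M^{-(s-1)/2}$ and $\ell_1$-norm at most $cM^{(s-1)/2}$, so it is in $cD_{s-1}$. $\square$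

*Proof of Proposition 2.* Let $I_k=\{0\le s\le k:\ s\equiv k\bmod 2\}$. We claim that, as a Minkowski sum,
$$W_k\subset(2c)^k\sum_{s\in I_k}D_s\qquad(k<L).$$
For $k=0$ this is $W_0=D_0$. Suppose it holds for $k$, and $k+1<L$. For $s\in I_k$ we have $s<L$, so by Lemma B the set $\tilde UD_s$ lies in $cD_{s+1}+cD_{s-1}$ if $s\ge1$, and in $cD_1$ if $s=0$. Each $s'\in I_{k+1}$ arises at most twice, from $s'-1$ and $s'+1$, and $cD_{s'}+cD_{s'}=2cD_{s'}$ by convexity. Hence $\tilde UW_k\subset(2c)^{k+1}\sum_{s'\in I_{k+1}}D_{s'}$. This set is convex and invariant under $G_E$ or $G_O$, so it also contains the convex hull of the orbit of $\tilde UW_k$, which is $W_{k+1}$. The claim follows.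

If $k$ is odd, every $s\in I_k$ is odd, so $s\ge1$ and $D_s$ has sup-norm at most $M^{-s/2}\le M^{-1/2}$. As $|I_k|\le k$, the proposition follows. $\square$

## 9. Choosing $M$: proof of Theorem 1(a)

Fix $L$ and let $M$ be so large that
$$L\,(2+2L\log_2M)^L\,M^{-1/2}\le C^{-L}. \tag{5}$$
This holds for all large $M$, since a power of $\log M$ is $o(M^{1/2})$. As $2c=2+2L\log_2M$, Proposition 2 bounds the sup-norm on $C^{-k}W_k$, for odd $k<L$, by $L(2c)^LM^{-1/2}\le C^{-L}$; on $C^{-L}B_2^O$ the sup-norm is at most $C^{-L}$. So every generating set of $V_O$, and hence $V_O$ itself, satisfies (4). By Step 2 of Section 7 the norms $\|u_i\|_E$ are all equal. Lemma 1 gives the normalized $1$-symmetric basis $(y_j)$, the normalized $K$-symmetric basis $(x_i)$, the bound $\sqrt2K^{(3-L)/2}$ for the ratio, and $d(X,\ell_2^N)\le K^{L/2}$. The last assertion holds because $\sqrt2K^{(3-L)/2}=\sqrt2K^{3/2}K^{-L/2}\le\sqrt2K^{3/2}/d(X,\ell_2^N)$. $\blacksquare$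

## 10. All dimensions and the rate: proof of Theorem 1(b)

**Step 1: padding.** We pass from dimension $2^{M-1}$ to any larger one. Let $X,(x_i),(y_j)$ be as in (a), of dimension $N\le n$. Let $X_n=X\oplus_\infty\ell_\infty^{n-N}$, and add the unit vectors of $\ell_\infty^{n-N}$ to both bases. The new bases are normalized, and since the norm is a maximum they remain $K$- and $1$-unconditional respectively. Let $a=\|\sum_{i\le N}x_i\|$ and $b=\|\sum_{j\le N}y_j\|$. The new sum of the $x$'s has norm at most $\max(a,1)$, and the new sum of the $y$'s has norm at least $b$. By (1), $1\le\frac{1+K}2a$, so $\max(a,1)\le\frac{1+K}2a$, and the new ratio is at most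
$$\frac{1+K}2\cdot\frac ab\le\frac{1+K}2\sqrt2\,K^{(3-L)/2}. \tag{6}$$

**Step 2: the limit.** Choose $M_1<M_2<\cdots$ such that each pair $(L,M_L)$ satisfies (5). For $2^{M_L-1}\le n<2^{M_{L+1}-1}$ use the pair $(L,M_L)$; for $n<2^{M_1-1}$ take $\ell_2^n$ with twice the same basis (the unit vectors). As $n\to\infty$, $L\to\infty$ and (6) tends to $0$.

**Step 3: the rate.** Now let $L$ grow with $M$. For large $n$ take $M$ with $2^{M-1}\le n<2^M$ and $L=\lfloor\log M/(8\log\log M)\rfloor$. We check (5). Since $L\le\log M$ and $\log_2M\le2\log M$, for large $M$ we have $2+2L\log_2M\le5(\log M)^2$. Therefore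
$$(2+2L\log_2M)^L\le\exp\big(L(2\log\log M+\log5)\big)\le\exp\Big(\tfrac14\log M+\frac{\log5\,\log M}{8\log\log M}\Big)=M^{1/4+o(1)} .$$
Also $LC^L\le\exp\big(\log\log M+\log C\cdot\frac{\log M}{8\log\log M}\big)=M^{o(1)}$. So $C^L$ times the left side of (5) is at most $M^{-1/4+o(1)}$, which is at most $1$ for large $M$, and (5) holds. Since $M>\log_2n\ge\log n$ and $t/\log t$ is increasing for $t>e$,
$$L\ge\frac{\log\log n}{8\log\log\log n}-1\ge\frac{\log\log n}{16\log\log\log n}$$
for large $n$. By (6) the ratio is at most a constant depending on $K$ times $K^{-L/2}$, hence at most a constant times $\exp\big(-\frac{\log K}{32}\cdot\frac{\log\log n}{\log\log\log n}\big)$. For large $n$ the constant is absorbed by halving the exponent, so the rate in (b) holds, for instance with $c_K=\frac{\log K}{64}$. $\blacksquare$
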